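# Two Lipschitz homeomorphic reflexive spaces, the first not embeddable in the second

All scalars are real, and "subspace" means closed linear subspace.

## 1. Lipschitz homeomorphisms, embeddings, derivatives and lattices

**Definition (Lipschitz homeomorphism).** Banach spaces $X,Y$ are *Lipschitz homeomorphic* if there is a bijection $f:X\to Y$ such that $f$ and $f^{-1}$ are both Lipschitz. We write $\mathrm{Lip}(f)$ for the best Lipschitz constant, and call $\mathrm{Lip}(f)\,\mathrm{Lip}(f^{-1})$ the distortion of $f$.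

*Example.* Let $\varphi(t)=2t+\sin t$ on $\mathbb R$. Since $1\le\varphi'\le3$, we have $|s-t|\le|\varphi(s)-\varphi(t)|\le3|s-t|$. As $\varphi(0)=0$, applying $\varphi$ to each coordinate gives a nonlinear Lipschitz homeomorphism of $\ell_2$ onto itself with distortion at most $3$.

**Definition (isomorphic embedding).** $X$ *is isomorphic to a subspace of* $Y$ if there are a bounded linear $T:X\to Y$ and $\delta>0$ with $\|Tx\|\ge\delta\|x\|$ for all $x$.

*Example.* The inclusion $\ell_2\to\ell_4$ is bounded, linear and injective, but it is not an embedding: $J^{-1/2}\sum_{j\le J}e_j$ has norm $1$ in $\ell_2$ and norm $J^{-1/4}$ in $\ell_4$. The spreading of mass over many equal coordinates will be our only tool against linear maps.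

**Definition (density, $\ell_2(\Gamma)$).** The density $\operatorname{dens}X$ is the least cardinality of a dense subset. For a set $\Gamma$, $\ell_2(\Gamma)$ is the Hilbert space of $z:\Gamma\to\mathbb R$ with $\|z\|_2^2=\sum_\gamma z(\gamma)^2<\infty$, with unit vectors $e_\gamma$. Also, $c_0(\Gamma)$ is the set of $v:\Gamma\to\mathbb R$ such that $\{|v|>h\}$ is finite for every $h>0$.

*Example.* For infinite $\Gamma$, $\operatorname{dens}\ell_2(\Gamma)=|\Gamma|$: the unit vectors are at mutual distance $\sqrt2$, and the finitely supported vectors with rational entries are dense. Each $z\in\ell_2(\Gamma)$ has countable support.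

**Definition (uniformly convex, superreflexive).** A norm is uniformly convex if for every $\varepsilon\in(0,2]$ there is $\delta>0$ such that $\|x\|=\|y\|=1$ and $\|x-y\|\ge\varepsilon$ imply $\|(x+y)/2\|\le1-\delta$. A space $Z$ is finitely representable in $X$ if for each $\varepsilon>0$ every finite-dimensional subspace of $Z$ is linearly isomorphic to a subspace of $X$ with distortion at most $1+\varepsilon$. The space $X$ is *superreflexive* if every $Z$ finitely representable in $X$ is reflexive. We use the textbook fact that a space with an equivalent uniformly convex norm is superreflexive, hence reflexive.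

*Example.* Hilbert spaces are uniformly convex by the parallelogram law. The space $(\bigoplus_n\ell_1^n)_{\ell_2}$ is reflexive, being an $\ell_2$-sum of finite-dimensional spaces. It is not superreflexive: it contains every $\ell_1^n$ isometrically, so the nonreflexive space $\ell_1$ is finitely representable in it.

**Definition (Gâteaux derivative).** A map $f:X\to Y$ is Gâteaux differentiable at $x$ if there is a bounded linear $D:X\to Y$ with $Dh=\lim_{t\to0}(f(x+th)-f(x))/t$ for every $h\in X$.

*Example.* The norm of $\ell_2$ has at $x\ne0$ the derivative $h\mapsto\langle x,h\rangle/\|x\|$, and has no derivative at $0$.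

**Fact D.** A Lipschitz map from a separable Banach space to a reflexive Banach space (more generally, to a space with the Radon–Nikodým property) is Gâteaux differentiable at some point. (Aronszajn, Christensen, Mankiewicz; see Benyamini–Lindenstrauss, *Geometric Nonlinear Functional Analysis* I, Ch. 6.)

**Definition (lattice estimates).** For us a Banach lattice is a Banach space $Y$ of real functions on a set, ordered pointwise, such that $y\in Y$ and $|x|\le|y|$ imply $x\in Y$ and $\|x\|\le\|y\|$. It is *2-convex with constant 1* if $\|(\sum_i|x_i|^2)^{1/2}\|\le(\sum_i\|x_i\|^2)^{1/2}$ for finite families. It is *$q$-concave* if $(\sum_i\|x_i\|^q)^{1/q}\le C\|(\sum_i|x_i|^q)^{1/q}\|$ for finite families and some $C$. It satisfies a *lower $q$-estimate* if $(\sum_i\|x_i\|^q)^{1/q}\le C\|\sum_ix_i\|$ for finite families of disjointly supported $x_i$ and some $C$.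

*Example.* In $\ell_4$ we have $\|(\sum|x_i|^2)^{1/2}\|_4^2=\|\sum|x_i|^2\|_2\le\sum\||x_i|^2\|_2=\sum\|x_i\|_4^2$, so $\ell_4$ is 2-convex with constant 1. The 4-concavity inequality and the lower 4-estimate hold in $\ell_4$ with equality and $C=1$.

**Fact L.** (Lindenstrauss–Tzafriri, *Classical Banach Spaces II*.) A Banach lattice with a lower 4-estimate is $q$-concave for every $q>4$ (Thm 1.f.7). A 2-convex and $q$-concave lattice has an equivalent lattice norm, for the same order, for which both constants are $1$ (Prop. 1.d.8), and with that norm it is uniformly convex (Thm 1.f.1).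

With these notions in place, here is the problem. It is known that a separable reflexive space $X$ that is Lipschitz homeomorphic to a Banach space $Y$ is isomorphic to a subspace of $Y$.

**Question.** Let $X$ be a *nonseparable* reflexive space that is Lipschitz homeomorphic to a Banach space $Y$. Is $X$ isomorphic to a subspace of $Y$?

## 2. What derivatives give, and where they stop

**Separable subspaces.** Let $f:X\to Y$ be a Lipschitz homeomorphism with $X$ reflexive. If a derivative $D$ of $f|_Z$ exists at a point of a subspace $Z\subset X$, then letting $t\to0$ in $\frac{|t|\|h\|}{\mathrm{Lip}(f^{-1})}\le\|f(x+th)-f(x)\|\le\mathrm{Lip}(f)|t|\|h\|$ gives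
$$\frac{\|h\|}{\mathrm{Lip}(f^{-1})}\le\|Dh\|\le\mathrm{Lip}(f)\|h\|,\qquad h\in Z. \tag{1}$$
So $D$ is an isomorphic embedding. To use Fact D we need a reflexive target. First apply it to $f^{-1}$ on a separable subspace $V\subset Y$: the target $X$ is reflexive, so $V$ embeds in $X$ and is therefore reflexive. Every bounded sequence of $Y$ lies in such a $V$, so it has a weakly convergent subsequence, and $Y$ is reflexive by Eberlein–Šmulian. Now apply Fact D to $f|_Z$ for separable $Z\subset X$: every separable subspace of $X$ embeds in $Y$, with distortion at most that of $f$. For separable $X$ take $Z=X$; this is the separable case.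

**Hilbert space.** Let $X=\ell_2(\Gamma)$ with $\Gamma$ infinite, and let $D_0$ be the distortion of $f$. By the argument just given for $f^{-1}$, each finite-dimensional $E\subset Y$ carries a Euclidean norm with $\|y\|\le|y|_E\le D_0\|y\|$. Take an ultrafilter on the set of finite-dimensional subspaces of $Y$ that contains $\{E:E\supset E_0\}$ for each $E_0$, and put $|y|=\lim_E|y|_E$. The parallelogram law passes to the limit, so $|\cdot|$ is an equivalent Hilbert norm on $Y$. Homeomorphic spaces have equal density, so $Y$ is isomorphic to $\ell_2(\Gamma)=X$. So for Hilbert $X$ the answer is yes, and a counterexample must be sought elsewhere.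

**The obstruction.** The sensible plan is to differentiate $f$ on all of $X$. This needs *one* point $x$ at which $f$ is differentiable in *all* directions. Fact D supplies such a point only when the domain is separable. For nonseparable $X$ it gives a point for each separable $Z$, and the points and derivatives for different $Z$ need not fit together. In Section 11 we shall see that for the map constructed below no point $x\neq0$ works: at each of them all but countably many of the directions $e_\gamma$ fail. The answer to the question is no.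

**Theorem A.** Let $\Gamma$ be an uncountable set. There is a superreflexive Banach lattice $Y$ of density $|\Gamma|$ such that, with $X:=\ell_2(\Gamma)\oplus_2Y$:

1. $X$ and $Y$ are Lipschitz homeomorphic. Moreover, for every $\varepsilon>0$ there is a bijection $F:X\to Y$ with $\mathrm{Lip}(F)\,\mathrm{Lip}(F^{-1})\le1+\varepsilon$ (the same $X,Y$ for all $\varepsilon$).
2. $\ell_2(\omega_1)$ is not isomorphic to a subspace of $Y$. Hence $X$ is not isomorphic to a subspace of $Y$.

Here $X$ is superreflexive too, so it is a nonseparable reflexive space that is Lipschitz homeomorphic to $Y$ and does not embed in $Y$.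

## 3. Storing a coordinate at a level chosen by its size

We look for $Y=(\bigoplus_nE_n)_{\ell_2}$, where $E_n$ consists of functions on $\Gamma$, its norm agrees with the $\ell_2$ norm on vectors with at most $M_n$ nonzero coordinates, and its norm is much weaker on vectors spread over many coordinates. We must squeeze an extra vector $z\in\ell_2(\Gamma)$ into $Y$.

A linear map that puts $z$ into a fixed level is not bounded below, because $z$ may be spread over far more than $M_n$ coordinates; this is the $\ell_2\to\ell_4$ example again. Letting the level depend on $\gamma$ does not help, since with uncountably many $\gamma$ and countably many levels, infinitely many $\gamma$ share a level. Section 6 makes this rigorous for all linear maps.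

A nonlinear map can let the level of $z(\gamma)$ depend on the *size* of $z(\gamma)$. At most $4^n$ coordinates satisfy $|z(\gamma)|\ge2^{-n}\|z\|_2$. So if $M_n\ge4^n$ and we store $z(\gamma)$ in the first level $n$ with $|z(\gamma)|\ge2^{-n}\|z\|_2$, each level sees few coordinates, and the norm is preserved. Three difficulties remain.

*The place is occupied.* Level $n$ already holds $y_n(\gamma)$. Pass through the levels one at a time with a "carry" $c\in\ell_2(\Gamma)$, starting from $c=z$. At level $n$, look at the pair $(c,b)=(c(\gamma),y_n(\gamma))$. If the pair is large, store $c$ and let $b$ be the new carry. If it is small, keep $b$ in place and carry on with $-c$. The pair is replaced by another pair of the same length, so the decision can be read off from the outcome, and the step is invertible.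

*Thresholds are discontinuous.* With $b=0$ and $c=t$, a hard threshold $h$ sends $(t,0)$ to $(0,-t)$ for $t<h$ and to $(t,0)$ for $t\ge h$; the output jumps by $\sqrt2\,h$. This is where the naive map breaks. Now $(c,b)\mapsto(c,b)$ and $(c,b)\mapsto(b,-c)$ are the rotations by the angles $0$ and $\pi/2$ (clockwise), so we can interpolate with $v\mapsto\rho_{\theta(|v|)}v$. Varying the angle costs about $|v|\,|\theta'(|v|)|$ in the Lipschitz constant. To keep this below $\kappa$ we turn logarithmically: $\theta(s)=\kappa\ln(\beta/s)$. Turning through $\pi/2$ then takes all scales between $\beta$ and $\alpha=\beta e^{-\pi/(2\kappa)}$. With $\sum\kappa_n<\infty$ the infinitely many stages have a finite total Lipschitz constant, and $M_n$ only has to exceed by far the number of coordinates above $\alpha_n$.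

*Scale.* "Large" must mean large relative to $\|x\|$, otherwise the number of coordinates above the threshold is not bounded uniformly in $x$. So the threshold depends on $R=\|x\|$. As the angles depend on $\ln R$ only through $\kappa_n\ln R$, this costs little.

## 4. The spaces $E_n$ and $Y$

For $n\ge0$ put
$$\kappa_n=\beta_n=2^{-n},\qquad \alpha_n=\beta_ne^{-\pi/(2\kappa_n)},\qquad M_n=\lceil512\cdot2^n\alpha_n^{-4}\rceil,\qquad w_k^{(n)}=\min\{1,(M_n/k)^{1/2}\}\quad(k\ge1).$$
For $v:\Gamma\to\mathbb R$ let
$$N_n(v)=\sup_\sigma\Big(\sum_{k\ge1}w_k^{(n)}|v(\sigma(k))|^2\Big)^{1/2},\qquad\sigma:\{1,2,\dots\}\to\Gamma\text{ injective},$$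
and $E_n=\{v:N_n(v)<\infty\}$. Let $Y$ be the space of $y=(y_n)_{n\ge0}$ with $y_n\in E_n$ and $\|y\|^2=\sum_nN_n(y_n)^2<\infty$. We call $n$ the level. The weights are nonincreasing and $w_1^{(n)}=1$, so $|y_n(\gamma)|\le\|y\|$. Clearly $N_n$ is a norm and $|v|\le|v'|$ implies $N_n(v)\le N_n(v')$.

*Example.* Let $v$ be the indicator of $k$ points. Then $N_n(v)^2=W(k):=\sum_{j\le k}w_j^{(n)}$. If $k\le M_n$ this is $k$, as in $\ell_2$. If $k>M=M_n$, then $W(k)\ge kw_k=\sqrt{Mk}$, while
$$W(k)\le M+\int_M^k(M/t)^{1/2}\,dt=2\sqrt{Mk}-M\le2\sqrt{Mk}. \tag{2}$$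
So beyond $M_n$ points the norm grows like $k^{1/4}$, not like $k^{1/2}$.

**Completeness.** *This step checks that $Y$ is a Banach lattice.* The norm $\|y\|$ is the supremum, over $m,k_0$ and injective $\sigma_0,\dots,\sigma_m$, of the seminorms $p(y)=\big(\sum_{n\le m}\sum_{k\le k_0}w_k^{(n)}|y_n(\sigma_n(k))|^2\big)^{1/2}$. Each $p$ involves finitely many entries, so it is continuous for pointwise convergence. Let $(y^i)$ be Cauchy in $Y$. Since $|y_n(\gamma)|\le\|y\|$, it converges pointwise to some $y$. If $\|y^i-y^j\|\le\varepsilon$ for $i,j\ge i_0$, then $p(y^i-y)=\lim_jp(y^i-y^j)\le\varepsilon$ for all such $p$ and all $i\ge i_0$. So $y\in Y$ and $\|y^i-y\|\le\varepsilon$ for $i\ge i_0$. The lattice property is clear. The same argument applies to each $E_n$.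

Write elements of $X=\ell_2(\Gamma)\oplus_2Y$ as $x=(z,y)$ and put
$$r_x(\gamma)=\Big(z(\gamma)^2+\sum_ny_n(\gamma)^2\Big)^{1/2}.$$
We identify $u\in Y$ with $(0,u)\in X$, so $r_u$ is defined. Since $w_1^{(n)}=1$, $r_x(\gamma)\le\|x\|$, and hence
$$|r_x(\gamma)-r_{x'}(\gamma)|\le r_{x-x'}(\gamma)\le\|x-x'\|. \tag{3}$$

**Lemma 1 (counting).** For $h>0$: $\#\{\gamma:r_x(\gamma)>h\}\le(\|x\|/h)^4$.

*Proof.* Let $\gamma_1,\dots,\gamma_k$ be distinct with $r_x(\gamma_j)>h$. Since $M_n\ge1$, $j^{-1/2}\le w_j^{(n)}\le1$ for all $n$. Hence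
$$h^2k^{1/2}\le\sum_{j\le k}j^{-1/2}r_x(\gamma_j)^2\le\|z\|_2^2+\sum_nN_n(y_n)^2=\|x\|^2,$$
where the first inequality uses $\sum_{j\le k}j^{-1/2}\ge k\cdot k^{-1/2}$, and the second uses, at each level, a $\sigma$ that begins with $\gamma_1,\dots,\gamma_k$. $\square$

In particular every $x$ has countable support $\{\gamma:r_x(\gamma)\ne0\}$, and $E_n\subset c_0(\Gamma)$.

For the next two lemmas fix $n$ and write $N=N_n$, $M=M_n$, $w=w^{(n)}$, and $u_L=u1_L$ for $L\subset\Gamma$.

**Lemma 2 (splitting).** $N(u)^2\le\|u_L\|_2^2+N(u_{L^c})^2$ for every $L\subset\Gamma$, and $N(\sum_iu_i)^2\le\sum_iN(u_i)^2$ for finitely many disjointly supported $u_i$.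

*Proof.* Split $\sum_kw_k|u(\sigma(k))|^2$ according to whether $\sigma(k)\in L$. The part in $L$ is at most $\|u_L\|_2^2$ because $w\le1$; the rest is at most $N(u_{L^c})^2$. For the second claim split according to which support contains $\sigma(k)$. $\square$

The reverse inequality, with a constant near $1$ when $|L|\ll M$, says that a few coordinates may be treated as Hilbertian, whatever the rest of the vector is.

**Lemma 3 (few coordinates are Hilbertian).** If $|L|=l\le M$, then $\|u_L\|_2^2+N(u_{L^c})^2\le(1+l/M)N(u)^2$.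

*Proof.* In computing $N(u_{L^c})$ we may take $\sigma$ with values in $\Gamma\setminus L$: replace the values lying in $L$, where $u_{L^c}=0$, injectively by points outside the countable set $L\cup\sigma(\mathbb N)$; such points exist since $\Gamma$ is uncountable, and the sum does not decrease. Now list the elements of $L$ first and then $\sigma(1),\sigma(2),\dots$. As $w_1=\dots=w_l=1$,
$$\|u_L\|_2^2+\sum_kw_{k+l}|u(\sigma(k))|^2\le N(u)^2.$$
Finally $w_k\le(1+l/M)^{1/2}w_{k+l}$ for every $k$:

- if $k+l\le M$, both weights are $1$;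
- if $k\le M<k+l$, the ratio is $((k+l)/M)^{1/2}\le(1+l/M)^{1/2}$;
- if $k>M$, the ratio is $(1+l/k)^{1/2}\le(1+l/M)^{1/2}$.

So $\|u_L\|_2^2+\sum_kw_k|u(\sigma(k))|^2\le(1+l/M)^{1/2}N(u)^2\le(1+l/M)N(u)^2$; take the supremum over $\sigma$. $\square$

**Rearrangement.** Let $a\ge0$ be in $c_0(\Gamma)$, list its nonzero entries as $a(\xi_1)\ge a(\xi_2)\ge\cdots$, and put $a^*_k=a(\xi_k)$, read as $0$ beyond the end of the list. Then
$$\Lambda(a):=\sup_\sigma\sum_kw_ka(\sigma(k))=\sum_kw_ka_k^*. \tag{4}$$
The bound $\ge$ uses the $\sigma$ that lists the $\xi_k$ (completed injectively if the list is finite). For $\le$, Abel summation writes $\sum_{k\le p}w_ka(\sigma(k))$ as $\sum_{k<p}(w_k-w_{k+1})\sum_{j\le k}a(\sigma(j))+w_p\sum_{j\le p}a(\sigma(j))$. All coefficients are nonnegative, and $\sum_{j\le k}a(\sigma(j))\le\sum_{j\le k}a^*_j$. Note that $N(v)^2=\Lambda(|v|^2)$.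

**Lemma 4 (truncation).** For $y\in Y$ and $\eta>0$ there is $q$, obtained from $y$ by replacing all but finitely many entries $y_n(\xi)$ by $0$, with $\|y-q\|\le\eta$.

*Proof.* First drop the levels $n\ge m$ for large $m$. It remains to truncate a single $v\in E_n$. List its nonzero entries as $|v(\xi_1)|\ge|v(\xi_2)|\ge\cdots$, which is possible since $v\in c_0(\Gamma)$. By (4), removing the first $k_0$ entries leaves a vector with $N^2=\sum_kw_k|v(\xi_{k+k_0})|^2$. Each term tends to $0$ as $k_0\to\infty$, and the terms are dominated by the summable sequence $w_k|v(\xi_k)|^2$. So the sum tends to $0$. $\square$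

**Density.** By Lemma 4 the finitely supported elements with rational entries are dense, so $\operatorname{dens}Y\le|\Gamma|$. The unit vectors of level $0$ have mutual distances at least $1$. So $\operatorname{dens}Y=|\Gamma|=\operatorname{dens}X$.

## 5. Superreflexivity of $Y$ from 2-convexity and a lower 4-estimate

**Proposition 5.** $Y$ and $X$ are superreflexive.

*Proof.* By Fact L we need two lattice estimates.

**Step 1.** *We show that $Y$ is 2-convex with constant 1.* The function $\Lambda$ in (4) is subadditive, being a supremum of additive functions. So at each level $N((\sum|v_i|^2)^{1/2})^2=\Lambda(\sum|v_i|^2)\le\sum N(v_i)^2$. Sum over the levels.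

**Step 2.** *We prove the lower estimate on one level.* Let $W(k)=\sum_{j\le k}w_j$ and $V(k)=\min(k^2,Mk)$, with $W(0)=V(0)=0$. Then
$$\sqrt{V(k)}=kw_k\le W(k)\le2\sqrt{V(k)}\qquad(k\ge1),$$
since $w$ is nonincreasing, $W(k)=k$ for $k\le M$, and (2) holds for $k>M$. As $V(k)/k=\min(k,M)$ is nondecreasing, $V(j)+V(k)\le j\frac{V(j+k)}{j+k}+k\frac{V(j+k)}{j+k}=V(j+k)$, so $V$ is superadditive.

Let $a_i\ge0$ be finitely many disjointly supported functions with $\Lambda(\sum_ia_i)<\infty$, and let $d_i(t)=\#\{a_i>t\}$. Here $\sum_ia_i$ is the square of an element of $E_n$, so it lies in $c_0(\Gamma)$, and $d_i(t)<\infty$ for $t>0$. Writing $a^*_k=\int_0^\infty1_{\{a_k^*>t\}}\,dt$ in (4) gives $\Lambda(a_i)=\int_0^\infty W(d_i(t))\,dt$. By disjointness the same formula holds for $\sum_ia_i$ with $\sum_id_i$. Minkowski's inequality gives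
$$\Big(\sum_i\Lambda(a_i)^2\Big)^{1/2}\le\int_0^\infty\Big(\sum_iW(d_i)^2\Big)^{1/2}dt\le\int_0^\infty2\Big(\sum_iV(d_i)\Big)^{1/2}dt\le\int_0^\infty2\,V\Big(\sum_id_i\Big)^{1/2}dt\le2\Lambda\Big(\sum_ia_i\Big).$$

**Step 3.** *We sum over levels.* For finitely many disjoint $y^i\in Y$ apply Minkowski in $\ell_2$ to the sequences $(N_n(y_n^i)^2)_i$, and then Step 2 with $a_i=|y_n^i|^2$:
$$\Big(\sum_i\|y^i\|^4\Big)^{1/2}\le\sum_n\Big(\sum_iN_n(y^i_n)^4\Big)^{1/2}\le\sum_n2N_n\Big(\sum_iy^i_n\Big)^2=2\Big\|\sum_iy^i\Big\|^2.$$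
This is a lower 4-estimate. By Fact L, $Y$ has an equivalent uniformly convex norm. So does $X=\ell_2(\Gamma)\oplus_2Y$, since the $\ell_2$-sum of two uniformly convex spaces is uniformly convex. $\square$

## 6. $\ell_2(\omega_1)$ does not embed in $Y$

**Proposition 6.** $\ell_2(\omega_1)$ is not isomorphic to a subspace of $Y$. Hence $X$ is not.

*Proof.* Suppose $T:\ell_2(\omega_1)\to Y$ is bounded and linear with $\|Tx\|\ge\delta\|x\|$, where $\delta>0$. Supports are supports in $\Gamma$: $\operatorname{supp}y=\{\xi:r_y(\xi)\ne0\}$.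

**Step 1.** *We find uncountably many basis vectors whose images are disjoint.* For fixed $(n,\xi)$ the map $x\mapsto(Tx)_n(\xi)$ is a bounded functional on $\ell_2(\omega_1)$, so $(Te_\gamma)_n(\xi)\ne0$ for only countably many $\gamma$. There are countably many levels, so for each $\xi$ only countably many $\gamma$ satisfy $\xi\in\operatorname{supp}Te_\gamma$. Each $\operatorname{supp}Te_\gamma$ is countable by Lemma 1, and nonempty. Choose $\gamma_i$ for $i<\omega_1$ recursively. Given $\gamma_j$ $(j<i)$, the set $U=\bigcup_{j<i}\operatorname{supp}Te_{\gamma_j}$ is countable, so only countably many $\gamma$ have $\operatorname{supp}Te_\gamma\cap U\neq\emptyset$; let $\gamma_i$ be any other element of $\omega_1$. Then the $u_i:=Te_{\gamma_i}$ have pairwise disjoint nonempty supports; in particular the $\gamma_i$ are distinct.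

**Step 2.** *We make infinitely many of the $u_i$ uniformly finite.* By Lemma 4 choose $q_i$, a restriction of $u_i$ to finitely many pairs $(n,\xi)$, with $\|u_i-q_i\|\le\delta/4$. There are uncountably many $i$ and countably many triples of integers, so for infinitely many $i$ the same $s,B,m$ serve: $q_i$ has at most $s$ nonzero entries, all of modulus at most $B$, on levels below $m$.

**Step 3.** *We spread the mass and contradict the lower bound.* Take $J$ such indices $i_1,\dots,i_J$ and $x=J^{-1/2}\sum_je_{\gamma_{i_j}}$, so $\|x\|=1$. By Lemma 2 on each level,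
$$\Big\|J^{-1/2}\sum_j(u_{i_j}-q_{i_j})\Big\|^2\le\frac1J\sum_j\|u_{i_j}-q_{i_j}\|^2\le\Big(\frac\delta4\Big)^2.$$
By disjointness, on each level $k<m$ the vector $J^{-1/2}\sum_jq_{i_j}$ has at most $sJ$ nonzero entries, each of modulus at most $BJ^{-1/2}$. Hence
$$\Big\|J^{-1/2}\sum_jq_{i_j}\Big\|^2\le\sum_{k<m}\frac{B^2}J\sum_{t\le sJ}w_t^{(k)}\xrightarrow[J\to\infty]{}0,$$
because $w_t^{(k)}\to0$ as $t\to\infty$, so its averages tend to $0$. For large $J$ we get $\|Tx\|<\delta$, a contradiction.

Finally, $\Gamma$ is uncountable, so $\ell_2(\omega_1)$ embeds isometrically in $\ell_2(\Gamma)\subset X$, and an embedding of $X$ in $Y$ would give one of $\ell_2(\omega_1)$. $\square$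

Part 2 of Theorem A is proved. The rest concerns part 1.

## 7. Planar rotations with a logarithmic angle

For $s>0$ let $\theta_n(s)=\pi/2$ if $s\le\alpha_n$, $\theta_n(s)=\kappa_n\ln(\beta_n/s)$ if $\alpha_n\le s\le\beta_n$, and $\theta_n(s)=0$ if $s\ge\beta_n$. The definitions agree at $\alpha_n$ because $\kappa_n\ln(\beta_n/\alpha_n)=\pi/2$. In other words, $\theta_n(s)$ is the number $\kappa_n\ln(\beta_n/s)$ truncated to $[0,\pi/2]$, so
$$|\theta_n(s)-\theta_n(t)|\le\kappa_n|\ln(s/t)|. \tag{5}$$
Let $\rho_\theta(a,b)=(a\cos\theta+b\sin\theta,\,-a\sin\theta+b\cos\theta)$, an orthogonal map. For $R>0$ put $g_n^R(v)=\rho_{\theta_n(|v|/R)}v$ for $v\in\mathbb R^2\setminus\{0\}$ and $g_n^R(0)=0$. This preserves $|v|$, so it is a bijection of $\mathbb R^2$ with inverse $v\mapsto\rho_{-\theta_n(|v|/R)}v$. If $|v|\le\alpha_nR$, then $g_n^R(a,b)=(b,-a)$; if $|v|\ge\beta_nR$, then $g_n^R(a,b)=(a,b)$.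

**Lemma 7.** For $v,v'\in\mathbb R^2$ and $R,R'>0$,
$$|g_n^R(v)-g_n^{R'}(v')|\le(1+\kappa_n)|v-v'|+\kappa_n|\ln(R/R')|\min(|v|,|v'|),$$
and the same holds for the inverses.

*Proof.* By symmetry let $|v|\le|v'|$. If $v=0$, the left side is $|v'|=|v-v'|$. Let $v\ne0$ and let $\theta,\theta'$ be the two angles. The left side is at most
$$|\rho_\theta v-\rho_{\theta'}v|+|\rho_{\theta'}(v-v')|\le|\theta-\theta'||v|+|v-v'|.$$
By (5), $|\theta-\theta'|\le\kappa_n\big(\ln(|v'|/|v|)+|\ln(R/R')|\big)$. Since $\ln t\le t-1$, $|v|\ln(|v'|/|v|)\le|v'|-|v|\le|v-v'|$. Insert this. For the inverses use $-\theta,-\theta'$. $\square$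

## 8. One stage and its Lipschitz constant

For $(c,b)\in\ell_2(\Gamma)\times E_n$ let $G_n^R(c,b)=(o,\tilde c)$, where $(o(\gamma),\tilde c(\gamma))=g_n^R(c(\gamma),b(\gamma))$ for each $\gamma$. Here $c$ is the carry, $b$ the content of level $n$, $o$ the new content, and $\tilde c$ the new carry. Call $\gamma$ *active* if $|(c(\gamma),b(\gamma))|>\alpha_nR$. Only finitely many $\gamma$ are active, since $c,b\in c_0(\Gamma)$, and off them $(o,\tilde c)=(b,-c)$. So $o\in E_n$ and $\tilde c\in\ell_2(\Gamma)$. The pointwise inverse preserves $|\cdot|$, hence the active set, and off that set $(c,b)=(-\tilde c,o)$. So $G_n^R$ is a bijection $\ell_2(\Gamma)\times E_n\to E_n\times\ell_2(\Gamma)$.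

The next lemma is the heart of the construction: the inactive coordinates stay in their spaces, and the few active ones may be treated as Hilbertian, so mixing $c$ with $b$ is harmless there.

**Lemma 8.** Let $(o,\tilde c)=G_n^R(c,b)$ and $(o',\tilde c')=G_n^{R'}(c',b')$, and let $L$ be the set of $\gamma$ active for at least one of the two points. Assume $l=|L|\le M_n$ and put $A=(1+l/M_n)^{1/2}$, $N=N_n$. Then
$$\big(N(o-o')^2+\|\tilde c-\tilde c'\|_2^2\big)^{1/2}\le A(1+\kappa_n)\big(\|c-c'\|_2^2+N(b-b')^2\big)^{1/2}+A\kappa_n\Big|\ln\frac R{R'}\Big|\big(\|c\|_2^2+N(b)^2\big)^{1/2},$$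
and $(c,b)$ in the last term may be replaced by $(c',b')$. The analogous statement holds for the inverses.

*Proof.* Write $\Delta$ for differences and $v=(c,b)$, a function from $\Gamma$ to $\mathbb R^2$.

**Step 1.** *We separate active and inactive coordinates.* Off $L$, $\Delta o=\Delta b$ and $|\Delta\tilde c|=|\Delta c|$. By Lemma 2 the square of the left side is at most $P^2+S^2$ with
$$P^2=\sum_{\gamma\in L}(|\Delta o|^2+|\Delta\tilde c|^2),\qquad S^2=N(\Delta b_{L^c})^2+\|\Delta c_{L^c}\|_2^2.$$

**Step 2.** *We apply the planar estimate on $L$.* By Lemma 7 and Minkowski, $P\le p+q$ with $p=(1+\kappa_n)\big(\sum_L|\Delta v|^2\big)^{1/2}$ and $q=\kappa_n|\ln(R/R')|\big(\sum_L|v|^2\big)^{1/2}$. By the triangle inequality in $\mathbb R^2$, $\sqrt{(p+q)^2+S^2}\le\sqrt{p^2+S^2}+q$.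

**Step 3.** *We return to the norm $N$.* By Lemma 3,
$$p^2+S^2\le(1+\kappa_n)^2\big(\|\Delta c\|_2^2+\|\Delta b_L\|_2^2+N(\Delta b_{L^c})^2\big)\le(1+\kappa_n)^2A^2\big(\|\Delta c\|_2^2+N(\Delta b)^2\big),$$
and $\sum_L|v|^2\le\|c\|_2^2+\|b_L\|_2^2\le A^2(\|c\|_2^2+N(b)^2)$. This is the claim. In Lemma 7 one may use $|v'|$ instead of $|v|$, which gives the version with $(c',b')$.

For the inverses, the input is $(o,\tilde c)$ and the output $(c,b)$. The active set is the same, off $L$ we have $\Delta b=\Delta o$ and $|\Delta c|=|\Delta\tilde c|$, and Steps 1–3 apply with the roles of $b,c$ and $o,\tilde c$ exchanged. $\square$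

Let $S_n^R:X\to X$ send $(c,y)$ to $(\tilde c,\;y\text{ with }y_n\text{ replaced by }o)$, where $(o,\tilde c)=G_n^R(c,y_n)$. This is a bijection of $X$ with $S_n^R0=0$ and $r_{S_n^Rx}=r_x$. Let
$$\mathcal A_R=\{x\in X:\ \#\{\gamma:r_x(\gamma)>\alpha_nR\}\le(4/\alpha_n)^4\ \text{ for all }n\ge0\}.$$
By Lemma 1, $\|x\|\le4R$ implies $x\in\mathcal A_R$. Membership depends only on $r_x$ and is inherited by points with smaller $r$. As $S_n^R$ is a bijection preserving $r$, $S_n^R(\mathcal A_R)=\mathcal A_R$. We work with $\mathcal A_R$ and not with a ball because the stages preserve $r_x$ exactly, but preserve the norm only up to a factor.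

**Lemma 9.** For $x\in\mathcal A_R$ and $x'\in\mathcal A_{R'}$,
$$\|S_n^Rx-S_n^{R'}x'\|\le(1+2^{-n})^{3/2}\|x-x'\|+(1+2^{-n})^{1/2}\,2^{-n}|\ln(R/R')|\,\|x\|,$$
and the same for the inverses. The factor $\|x\|$ may be replaced by $\|x'\|$.

*Proof.* An active $\gamma$ of $x$ satisfies $r_x(\gamma)>\alpha_nR$, and similarly for $x'$. So $|L|\le2(4/\alpha_n)^4=512\,\alpha_n^{-4}\le2^{-n}M_n\le M_n$ in Lemma 8, and $A\le(1+2^{-n})^{1/2}$. Let $d$ be the distance of the parts $(c,y_n)$ and $(c',y'_n)$, let $t$ be the distance of the remaining levels, which do not change, and put $\lambda=(1+2^{-n})^{3/2}\ge A(1+\kappa_n)$ and $q=(1+2^{-n})^{1/2}2^{-n}|\ln(R/R')|\|x\|$. Then Lemma 8 gives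
$$\|S_n^Rx-S_n^{R'}x'\|\le\sqrt{(\lambda d+q)^2+t^2}\le\sqrt{\lambda^2d^2+t^2}+q\le\lambda\sqrt{d^2+t^2}+q.$$
The other versions follow in the same way. $\square$

## 9. Chains of stages, the map $f_R$ and its inverse

Fix an integer $m\ge3$ and put
$$K=K_m=\prod_{n\ge m}(1+2^{-n})^{3/2}\le\exp\Big(\tfrac32\sum_{n\ge m}2^{-n}\Big)=\exp(3\cdot2^{-m})<2.$$

**Lemma 10 (chains).** Let $n_1,\dots,n_p\ge m$ be distinct. Let $\Phi^R$ be the composition of the stages $S_{n_1}^R,\dots,S_{n_p}^R$ in this order, or of their inverses in this order. Then for $x\in\mathcal A_R$, $x'\in\mathcal A_{R'}$,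
$$\|\Phi^Rx-\Phi^{R'}x'\|\le K\big(\|x-x'\|+2^{1-m}|\ln(R/R')|\min(\|x\|,\|x'\|)\big).$$

*Proof.* Put $a_j=(1+2^{-n_j})^{3/2}$, $\Pi_j=a_1\cdots a_j$ and $\lambda=|\ln(R/R')|$. Let $x_j,x_j'$ be the points after $j$ steps; they stay in $\mathcal A_R$, $\mathcal A_{R'}$. Let $d_j=\|x_j-x_j'\|$. Lemma 9 with $R'=R$ and second point $0$ gives $\|x_j\|\le\Pi_j\|x\|$. By Lemma 9 again, and $(1+2^{-n_j})^{1/2}\le a_j$,
$$d_j\le a_jd_{j-1}+a_j2^{-n_j}\lambda\,\Pi_{j-1}\|x\|,\qquad\text{that is,}\qquad\frac{d_j}{\Pi_j}\le\frac{d_{j-1}}{\Pi_{j-1}}+2^{-n_j}\lambda\|x\|.$$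
Summing, $d_p\le\Pi_p\big(d_0+\lambda\|x\|\sum_j2^{-n_j}\big)\le K(\|x-x'\|+2^{1-m}\lambda\|x\|)$. By symmetry the same holds with $\|x'\|$. $\square$

**The map $f_R$.** For $x=(z,y)\in\mathcal A_R$ let $x^{(m)}=x$ and $x^{(n+1)}=S_n^Rx^{(n)}$ for $n\ge m$. Stage $n$ changes only the carry and level $n$, so
$$x^{(n)}=(c_n;\,u_0,\dots,u_{n-1},y_n,y_{n+1},\dots),\qquad c_m=z,\quad u_k=y_k\ (k<m).$$
Put $f_R(x)=u=(u_k)_{k\ge0}$.

*Example.* Take $y=0$ and $z=J^{-1/2}\sum_{j\le J}e_{\gamma_j}$ with distinct $\gamma_j$, and $R=\|z\|=1$. If $J\le4^m$, each entry is at least $\beta_m$, so stage $m$ stores all of $z$ in level $m$. If $J^{-1/2}\le\alpha_m$, stage $m$ stores nothing and passes on $-z$. The level is chosen by the size of the entries, which no linear map can do.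

**Proposition 11.** For $x\in\mathcal A_R$ we have $f_R(x)\in Y\cap\mathcal A_R$, and for $x\in\mathcal A_R$, $x'\in\mathcal A_{R'}$,
$$\|f_R(x)-f_{R'}(x')\|\le K\big(\|x-x'\|+2^{1-m}|\ln(R/R')|\min(\|x\|,\|x'\|)\big). \tag{6}$$

*Proof.* We have $\sum_{k<n}N_k(u_k-u_k')^2\le\|x^{(n)}-x'^{(n)}\|^2$. Bound the right side by Lemma 10 and let $n\to\infty$. With $x'=0$, $R'=R$ this gives $\|u\|\le K\|x\|$, so $f_R(x)\in Y$; in general it gives (6). Finally $\sum_{k<n}u_k(\gamma)^2\le r_{x^{(n)}}(\gamma)^2=r_x(\gamma)^2$, so $r_u\le r_x$ and $u\in\mathcal A_R$. $\square$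

For $y\in Y$ let $y^{<p}$ be $y$ with the levels $\ge p$ set to $0$; then $\|y-y^{<p}\|\to0$ as $p\to\infty$. The next lemma says that in the limit nothing remains in the carry, so $f_R$ loses no information.

**Lemma 12.** For $x\in\mathcal A_R$, $\|c_n\|_2\to0$.

*Proof.* Let $\hat x=(z,y^{<p})$. Since $r_{\hat x}\le r_x$, $\hat x\in\mathcal A_R$; let $\hat c_n$ be its carries. For $n\ge\max(p,m)$, level $n$ of $\hat x^{(n)}$ is $0$, so $\hat c_{n+1}(\gamma)=-\hat c_n(\gamma)\sin\theta_n(|\hat c_n(\gamma)|/R)$, read as $0$ if $\hat c_n(\gamma)=0$. This vanishes if $|\hat c_n(\gamma)|\ge\beta_nR$, so in all cases $|\hat c_{n+1}(\gamma)|\le\min(|\hat c_n(\gamma)|,\beta_nR)$. Thus from index $\max(p,m)$ on, $|\hat c_n|$ is nonincreasing and tends to $0$ pointwise, and dominated convergence gives $\|\hat c_n\|_2\to0$. By Lemma 10 with $R'=R$, $\|c_n-\hat c_n\|_2\le K\|y-y^{<p}\|$. Hence $\limsup_n\|c_n\|_2\le K\|y-y^{<p}\|$, which is arbitrarily small for large $p$. $\square$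

**Proposition 13.** For $u\in Y\cap\mathcal A_R$ the points
$$x_n=(S_m^R)^{-1}\cdots(S_{n-1}^R)^{-1}(0,u)\qquad(n\ge m)$$
converge in $X$ to a point $h_R(u)\in\mathcal A_R$. We have $h_R(0)=0$, and for $u\in Y\cap\mathcal A_R$, $u'\in Y\cap\mathcal A_{R'}$,
$$\|h_R(u)-h_{R'}(u')\|\le K\big(\|u-u'\|+2^{1-m}|\ln(R/R')|\min(\|u\|,\|u'\|)\big). \tag{7}$$
Moreover $f_R:\mathcal A_R\to Y\cap\mathcal A_R$ is a bijection with inverse $h_R$.

*Proof.*

**Step 1.** *We show that the sequence converges.* Let $m\le n<n'$. For $k\ge n$, $(S_k^R)^{-1}(0,u^{<n})=(0,u^{<n})$, since both the carry and level $k$ vanish. Put $q=(S_n^R)^{-1}\cdots(S_{n'-1}^R)^{-1}(0,u)\in\mathcal A_R$. By Lemma 10 with $R'=R$, $\|q-(0,u^{<n})\|\le K\|u-u^{<n}\|$, so $\|q-(0,u)\|\le(K+1)\|u-u^{<n}\|$. Apply $(S_m^R)^{-1}\cdots(S_{n-1}^R)^{-1}$ to $q$ and to $(0,u)$; the images are $x_{n'}$ and $x_n$. By Lemma 10, $\|x_{n'}-x_n\|\le K(K+1)\|u-u^{<n}\|\to0$ as $n\to\infty$. So $(x_n)$ is Cauchy. Put $h_R(u)=\lim x_n$. Since $r_{x_n}=r_u$ and $x\mapsto r_x(\gamma)$ is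 continuous by (3), $r_{h_R(u)}=r_u$, so $h_R(u)\in\mathcal A_R$. Clearly $h_R(0)=0$. Lemma 10 for the points $x_n,x_n'$, with $n\to\infty$, gives (7).

**Step 2.** *We check $f_R(h_R(u))=u$.* Let $p>m$. The stages are continuous on $\mathcal A_R$ by Lemma 9, so
$$S_{p-1}^R\cdots S_m^R\,h_R(u)=\lim_nS_{p-1}^R\cdots S_m^R\,x_n=\lim_n(S_p^R)^{-1}\cdots(S_{n-1}^R)^{-1}(0,u).$$
The stages on the right do not touch levels below $p$, so those points have $u_k$ on each level $k<p$, and so does the limit. But the left side has level $k$ of $f_R(h_R(u))$ there. So level $k$ of $f_R(h_R(u))$ is $u_k$ for all $k<p$, and $p$ is arbitrary.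

**Step 3.** *We check $h_R(f_R(x))=x$ for $x\in\mathcal A_R$.* Let $u=f_R(x)$. By Lemma 12,
$$\|x^{(n)}-(0,u)\|^2=\|c_n\|_2^2+\sum_{k\ge n}N_k(y_k-u_k)^2\to0.$$
Since $x=(S_m^R)^{-1}\cdots(S_{n-1}^R)^{-1}x^{(n)}$, Lemma 10 gives $\|x-x_n\|\le K\|x^{(n)}-(0,u)\|\to0$. So $x=h_R(u)$. $\square$

## 10. The radius $R=\|x\|$ and the homeomorphism $F$

Put $F(0)=0$ and $F(x)=f_{\|x\|}(x)$ for $x\ne0$; this makes sense because $x\in\mathcal A_{\|x\|}$. By (6) with second point $0$ and equal radii, $\|F(x)\|\le K\|x\|$.

**Step 1.** *We show that $F$ is Lipschitz.* Let $0<R=\|x\|\le R'=\|x'\|$. Since $\ln t\le t-1$,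
$$R\ln(R'/R)\le R'-R\le\|x-x'\|. \tag{8}$$
By (6), $\|F(x)-F(x')\|\le K(1+2^{1-m})\|x-x'\|$. If one point is $0$, use $\|F(x)\|\le K\|x\|$.

**Step 2.** *We prove the lower bound, so that $F$ is injective with Lipschitz inverse on its image.* Let $u=F(x)$, $u'=F(x')$ with $0<R=\|x\|\le R'=\|x'\|$. Then $x=h_R(u)$ and $x'=h_{R'}(u')$ by Proposition 13, and $\|u\|\le KR$. By (8), $\|u\|\ln(R'/R)\le K\|x-x'\|$. So (7) gives
$$\|x-x'\|\le K\|u-u'\|+\delta_m\|x-x'\|,\qquad\delta_m=2^{1-m}K^2.$$
For $m\ge3$, $\delta_m\le\frac14e^{3/4}<1$. Hence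
$$\|x-x'\|\le\frac K{1-\delta_m}\|F(x)-F(x')\|.$$
If $x'=0$ and $x\ne0$, then $\|x\|=\|h_R(u)-h_R(0)\|\le K\|u\|$ with $R=\|x\|$, which is better.

**Step 3.** *We show that $F$ is onto; the difficulty is that the radius is not known in advance.* Let $0\ne u\in Y$ and $I=[\|u\|/K,K\|u\|]$. For $R\in I$, $\|u\|\le KR\le4R$, so $u\in\mathcal A_R$. Put $\varphi(R)=\|h_R(u)\|$. By (7) with $u'=u$, $\varphi$ is continuous on $I$. By (7) with $u'=0$ and $R'=R$, $\varphi(R)\le K\|u\|$. By (6) with second point $0$, $\|u\|=\|f_R(h_R(u))\|\le K\varphi(R)$. So $\varphi$ maps $I$ continuously into $I$, and by the intermediate value theorem it has a fixed point $R$. For $x=h_R(u)$ we have $\|x\|=R$, so $F(x)=f_R(h_R(u))=u$.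

Thus $F:X\to Y$ is a bi-Lipschitz bijection with
$$\mathrm{Lip}(F)\,\mathrm{Lip}(F^{-1})\le\frac{K_m^2(1+2^{1-m})}{1-2^{1-m}K_m^2}\xrightarrow[m\to\infty]{}1,$$
and $X,Y$ do not depend on $m$. Together with Section 4 (density), Proposition 5 and Proposition 6 this proves Theorem A. The answer to the question is **no**. $\blacksquare$

## 11. Derivatives, distortion and density for this pair

**Where $F$ has no derivative.** Let $x\ne0$, $R=\|x\|$, and let $\gamma$ lie outside the countable support of $x$. Then $F$ has no Gâteaux derivative at $x$, because the limit in the direction $(e_\gamma,0)$ does not exist. To check this, write $x_t=x+t(e_\gamma,0)$ with $t\ne0$ and $R_t=\|x_t\|=(R^2+t^2)^{1/2}$, and recall that $f_{R_t}$ acts on each coordinate of $\Gamma$ separately.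

At the coordinate $\gamma$, the carry starts as $t$ and all levels hold $0$. If $|t|\le\alpha_nR$, then for $m\le k\le n$ we have $|t|\le\alpha_kR_t$, so stage $k$ stores $0$ and changes the sign of the carry. So the entry $(n,\gamma)$ of $F(x_t)$ is $0$ for small $t$, as it is for $F(x)$.

At a coordinate $\xi\ne\gamma$, the entries of $F(x_t)$ are those of $f_{R_t}(x)$, where $x\in\mathcal A_{R_t}$ since $R\le R_t$. By (6), $\|f_{R_t}(x)-f_R(x)\|\le K2^{1-m}R\ln(R_t/R)=O(t^2)$.

So every entry of $(F(x_t)-F(x))/t$ tends to $0$ as $t\to0$, and a norm limit would have to be $0$. But the norm of this quotient is at least $1/\mathrm{Lip}(F^{-1})>0$. As $t\to0$ the small entry moves through ever higher levels. This is how $F$ escapes the argument of Section 2.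

**Separable subspaces.** By (1) applied to $F|_Z$, with $F$ of distortion at most $1+\varepsilon$, every separable subspace $Z\subset X$ embeds linearly in $Y$ with distortion at most $1+\varepsilon$, for every $\varepsilon>0$. So the obstruction to embedding $X$ is purely nonseparable.

**Distortion.** The distortion of $F$ can be arbitrarily close to $1$ for this one pair, but it cannot equal $1$: after scaling, $F$ would be a surjective isometry, hence affine by the Mazur–Ulam theorem, and $X$ would be isomorphic to $Y$.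

**Density.** For an infinite cardinal $\tau$, the statement "every reflexive $X$ of density $\tau$ embeds isomorphically into every Banach space Lipschitz homeomorphic to it" holds if and only if $\tau=\aleph_0$. The case $\tau=\aleph_0$ is the separable theorem, and Theorem A with $|\Gamma|=\tau$ refutes every uncountable $\tau$.
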